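\title{A mixing homeomorphism of the pseudo-arc with a single periodic point}

\begin{abstract}
We show that a transitive homeomorphism of the pseudo-arc need not have dense periodic points. We construct a topologically mixing homeomorphism whose periodic points miss a nonempty open set, and then one with exactly one periodic point, the smallest possible number. The construction starts from the doubling map $y\mapsto 2y$ acting on the arcs obtained by folding the real line. An inverse limit over arcs of factorial length removes the periodic points for an arithmetic reason, and equivariant crooked perturbations turn the phase space into the pseudo-arc.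
\end{abstract}

\section{The question and the results}\label{sec:intro}

A \emph{continuum} is a nonempty compact connected metric space. It is \emph{indecomposable} if it is not the union of two proper subcontinua, and \emph{hereditarily indecomposable} if all of its subcontinua are indecomposable. It is \emph{chainable} if for every $\eta>0$ it has a cover by open sets $U_1,\dots,U_n$ of diameter less than $\eta$ such that $U_i\cap U_j\neq\emptyset$ exactly when $|i-j|\le 1$. A chainable continuum looks like an arc at every resolution; a hereditarily indecomposable one contains no arc. By a theorem of Bing \cite{Bing}, any two nondegenerate hereditarily indecomposable chainable continua are homeomorphic. This unique space is the \emph{pseudo-arc} $P$.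

A continuous map $f$ of a space $X$ to itself is \emph{transitive} if for all nonempty open $U,V\subset X$ there is $n\ge1$ with $f^n(U)\cap V\neq\emptyset$, and \emph{mixing} if for all such $U,V$ this holds for all sufficiently large $n$. Mixing maps are transitive. For a homeomorphism of $P$, which is compact and has no isolated points, transitivity is equivalent to the existence of a dense orbit. A point $x$ is \emph{periodic} if $f^n(x)=x$ for some $n\ge1$.

\medskip
\noindent\textbf{Question.} \emph{If a homeomorphism $f:P\to P$ is transitive, are the periodic points of $f$ dense in $P$?}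
\medskip

On the circle, an irrational rotation is transitive and has no periodic point. On the arc, order forces periodic points. Let $g:[0,1]\to[0,1]$ be mixing and let $a<b<c<d$ in $[0,1]$. For large $n$ there are $x\in(a,b)$ with $g^n(x)\in(c,d)$ and $y\in(c,d)$ with $g^n(y)\in(a,b)$. Then $g^n(x)>x$ and $g^n(y)<y$, so $g^n$ has a fixed point in $(a,d)$, and the periodic points of $g$ are dense. The pseudo-arc resembles the arc rather than the circle: it is chainable, and chainable continua have the fixed point property by a theorem of Hamilton \cite{Hamilton}.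

The most direct way to obtain a homeomorphism from an interval map points in the same direction. For $g$ onto, let $X$ be the space of sequences $(y_0,y_1,\dots)$ with $g(y_{i+1})=y_i$, and let $\hat g$ be the homeomorphism of $X$ that applies $g$ in every coordinate. If $\hat g$ is mixing, so is its factor $g$. Every periodic point of $g$ is the $i$-th coordinate of a periodic point of $\hat g$, obtained by running backward along the periodic orbit. Hence the periodic points of $\hat g$ are dense. One would therefore guess that the answer is yes. It is no.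

\begin{theorem}\label{thm:A}
There are a mixing (hence transitive) homeomorphism $f:P\to P$ and a nonempty open set $U\subset P$ that contains no periodic point of $f$.
\end{theorem}

\begin{theorem}\label{thm:B}
There is a mixing homeomorphism $f:P\to P$ with exactly one periodic point, a fixed point. This is optimal: every homeomorphism of $P$ has a fixed point.
\end{theorem}

Theorem~\ref{thm:B} implies Theorem~\ref{thm:A}. We prove Theorem~\ref{thm:A} first because its proof is much shorter, and because almost every step of it is used again.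

By the discussion above, the examples cannot come from one mixing interval map. We use infinitely many. The map $y\mapsto 2y$ induces a tent map on each arc $[0,D]=\mathbb R/\langle y\mapsto -y,\ y\mapsto y+2D\rangle$, and these arcs fold onto one another when one length divides the other. The points of period $m$ on a long arc are multiples of a large even integer as soon as $D$ is divisible enough, and they fold to $0$ in the short arcs. In the inverse limit over factorial $D$, only the fixed point at $0$ survives (Section~\ref{sec:fold}). This linear model lives on a space that contains arcs, so we perturb $y\mapsto 2y$ equivariantly until it becomes crooked, in the spirit of Minc and Transue. Section~\ref{sec:crooked} explains how crookedness identifies the pseudo-arc. Section~\ref{sec:limit} isolates the properties of the perturbed maps that give both theorems. Section~\ref{sec:wiggle} builds perturbations of constant amplitude and proves Theorem~\ref{thm:A}. Section~\ref{sec:damped} damps the perturbations near the preimages of $0$ and proves Theorem~\ref{thm:B}.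

\subsection*{Conventions and standard facts}
An \emph{interval} is a compact interval of $\mathbb R$, and $|A|$ is its length. For real $a,b$ in either order, $[a,b]$ is the segment between them. We write $\|\cdot\|$ for the supremum norm on $\mathbb R$, and we often write compositions as products.

Besides the theorems of Bing and Hamilton (the latter only for the last sentence of Theorem~\ref{thm:B}) we use one fact on chainability: a nondegenerate continuum that admits, for each $\eta>0$, a continuous map onto an arc with all fibers of diameter less than $\eta$ is chainable.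

Let $X_j$ be compact metric spaces and $g_j:X_{j+1}\to X_j$ continuous surjections. The \emph{inverse limit} $\varprojlim(X_j,g_j)$ is the space of sequences $(x_j)$ with $g_j(x_{j+1})=x_j$, with the metric $\sum_j 2^{-j}\min(1,d_j(x_j,x_j'))$. It is compact, and it is a continuum if all $X_j$ are continua. The projections $p_j$ to $X_j$ are onto. The coordinate $x_k$ determines all earlier ones, so the fibers of $p_k$ have diameter at most $2^{-k}$. The sets $p_j^{-1}(O)$ with $O\subset X_j$ open form a base, and each of them has the form $p_k^{-1}(O')$ for every $k\ge j$. If $F:K\to K$ is a continuous surjection, the \emph{natural extension} of $F$ is the map $f(z)_i=F(z_i)$ on $\varprojlim(K,F)=\{(z_i)_{i\ge0}:F(z_{i+1})=z_i\}$. Since $f(z)=(F(z_0),z_0,z_1,\dots)$, it is a homeomorphism whose inverse deletes the first coordinate.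

\section{Folding and the doubling map}\label{sec:fold}

For an integer $D\ge1$ let
\[
\rho_D(y)=\operatorname{dist}(y,2D\mathbb Z),\qquad y\in\mathbb R .
\]
This map folds the line onto $[0,D]$. It is $1$-Lipschitz, it is the identity on $[0,D]$, and it maps every interval of length at least $2D$ onto $[0,D]$. For each $y$ there are a sign $\varsigma=\pm1$ and an integer $l$ with $\rho_D(y)=\varsigma y+2Dl$. Writing both $\rho_D(y)$ and $\rho_D(y')$ in this form gives:
\begin{equation}\label{eq:unfold}
\text{for all } y,y' \text{ there are } \varsigma=\pm1,\ l\in\mathbb Z \text{ with } |y-\varsigma y'-2Dl|=|\rho_D(y)-\rho_D(y')| .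
\end{equation}

A continuous $\varphi:\mathbb R\to\mathbb R$ is \emph{$D$-equivariant of degree $c\in\mathbb Z$} if it is odd and $\varphi(y+2D)=\varphi(y)+2cD$ for all $y$. Such a map is also $D'$-equivariant of degree $c$ for every multiple $D'$ of $D$. Compositions of $D$-equivariant maps are $D$-equivariant, and degrees multiply. Oddness gives $\varphi(0)=0$, and $\varphi(D)=\varphi(-D)+2cD$ gives $\varphi(D)=cD$. Equivariant maps descend to the folded arcs:
\begin{equation}\label{eq:fold}
\rho_D\,\varphi\,\rho_{D'}=\rho_D\,\varphi\qquad\text{if } D\mid D' \text{ and } \varphi \text{ is } D'\text{-equivariant},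
\end{equation}
because $\varphi(\varsigma y+2D'l)=\varsigma\varphi(y)+2cD'l$ and $\rho_D$ is even and $2D$-periodic. The case $\varphi=\mathrm{id}$ reads $\rho_D\rho_{D'}=\rho_D$.

For the rest of the paper put
\[
D_j=(j+1)!,\qquad I_j=[0,D_j],\qquad R_j=\rho_{D_j},\qquad K=\varprojlim\,(I_j,R_j|_{I_{j+1}})\quad(j\ge1),
\]
with projections $p_j:K\to I_j$. Thus $K$ is a continuum, and $x_j=R_j(x_k)$ for $x\in K$ and $k\ge j$. Every $y\in[0,2]$ gives a constant sequence $(y,y,\dots)\in K$; let $o=(0,0,\dots)$.

\begin{example}[the linear model]\label{ex:linear}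
The map $T_D(y)=\rho_D(2y)$ is the tent map of $[0,D]$. By \eqref{eq:fold}, $R_jT_{D_{j+1}}=T_{D_j}R_j$ on $I_{j+1}$, so $F_0(x)_j=T_{D_j}(x_j)$ defines a map $F_0:K\to K$. The fixed points of $T_D$ are $0$ and $2D/3$. On $I_1=[0,2]$ the nonzero one is $4/3$. On $I_2=[0,6]$ it is $4$, and $R_1(4)=0$. So no fixed point of $F_0$ has first coordinate $4/3$. The point $4\in I_2$ lasts longer: it is the image of the fixed point $16\in I_3=[0,24]$, which is the image of $80\in I_4=[0,120]$. But the fixed point $480\in I_5=[0,720]$ has $R_4(480)=0$.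

In general, let $F_0^m(x)=x$. By \eqref{eq:fold}, $R_j(2^mx_j)=x_j$, so by \eqref{eq:unfold} $x_j=2D_jl/(2^m-\varsigma)$ with $l\in\mathbb Z$, $\varsigma=\pm1$. Given $i$, take $j\ge i$ such that $D_i(4^m-1)$ divides $D_j$. Then $x_j\in2D_i\mathbb Z$ and $x_i=R_i(x_j)=0$. Hence $o$ is the only periodic point of $F_0$.
\end{example}

The divisibility is essential. If $D_j$ were $2^j$, then $\rho_D(4D/3)=2D/3$ would show that $(2D_j/3)_j$ is a second fixed point.

The natural extension of $F_0$ does not act on the pseudo-arc: sending $t\in[0,1]$ to the point $z$ whose coordinate $z_i$ is the constant sequence with value $t/2^i$ embeds an arc in $\varprojlim(K,F_0)$. We have to destroy the arcs and keep the arithmetic.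

\section{Crooked functions and the pseudo-arc}\label{sec:crooked}

Let $\delta>0$. A real function $w$ on an interval or on $\mathbb R$ is \emph{$\delta$-crooked} if for all $s<t$ in its domain there are $s\le t'\le s'\le t$ with
\[
|w(t')-w(t)|\le\delta,\qquad |w(s')-w(s)|\le\delta .
\]
On the way from $s$ to $t$, the function first comes close to its final value and then returns close to its initial value. When $|w(s)-w(t)|\le\delta$, the choice $t'=s$, $s'=t$ works. The identity on $[0,\ell]$ is $\delta$-crooked exactly when $\ell\le2\delta$. The direction of travel does not matter: for any $a\ne b$ there are $x',y'$ such that $a,x',y',b$ are in monotone order, $|w(x')-w(b)|\le\delta$ and $|w(y')-w(a)|\le\delta$. For $a>b$, apply the definition to $s=b$, $t=a$ and put $x'=s'$, $y'=t'$.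

If $w$ is $\delta$-crooked and $\rho$ is $1$-Lipschitz, then $\rho\circ w$ is $\delta$-crooked. Crookedness also survives an arbitrary continuous change of variable.

\begin{lemma}\label{lem:comp}
Let $u$ be continuous on $[s,t]$, $s<t$, and let $u(s),x',y',u(t)$ be in monotone order. Then there are $s\le t'\le s'\le t$ with $u(t')=x'$ and $u(s')=y'$. Consequently, if $w$ is $\delta$-crooked and $u$ is continuous with values in the domain of $w$, then $w\circ u$ is $\delta$-crooked.
\end{lemma}

\begin{proof}
Take $s'\in[s,t]$ with $u(s')=y'$. On $[s,s']$ the function $u$ runs from $u(s)$ to $y'$, so it takes the intermediate value $x'$ at some $t'\le s'$. For the second statement, let $s<t$. If $u(s)=u(t)$, take $t'=s$, $s'=t$. Otherwise take $x',y'$ for $w$ and the pair $a=u(s)$, $b=u(t)$, and apply the first statement.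
\end{proof}

A nonconstant continuous function cannot be $\delta$-crooked for all $\delta$. Indeed, if $w(s)\ne w(t)$, shrink $[s,t]$ so that these two values are taken only at $s$ and at $t$ respectively; as $\delta\to0$ we would get $t'\to t$ and $s'\to s$, which contradicts $t'\le s'$. So one coordinate on $P$ cannot be an arbitrarily crooked function of one fixed finer coordinate. The following criterion lets the finer coordinate $r$ depend on $\delta$.

\begin{lemma}[recognition]\label{lem:recog}
Let $X$ be a nondegenerate continuum. Suppose that for every $\eta>0$ there is a continuous map $q$ of $X$ onto an arc in $\mathbb R$ such that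
\begin{itemize}
\item[(i)] all fibers of $q$ have diameter less than $\eta$;
\item[(ii)] for every $\delta>0$ there are a continuous $r:X\to\mathbb R$ and a $\delta$-crooked $w:\mathbb R\to\mathbb R$ with $|q-w\circ r|\le\delta$.
\end{itemize}
Then $X$ is the pseudo-arc.
\end{lemma}

\begin{proof}
By (i), $X$ is chainable. By Bing's theorem it remains to prove hereditary indecomposability. Suppose some subcontinuum is the union of two proper subcontinua $A$ and $B$. Then $A\cap B\ne\emptyset$, and there are points $x_0\in A\setminus B$ and $x_1\in B\setminus A$. Take $q$ for $\eta=\min(\operatorname{dist}(x_0,B),\operatorname{dist}(x_1,A))$. Then $q(x_0)\notin q(B)$ and $q(x_1)\notin q(A)$. So $q(A)$ and $q(B)$ are intersecting intervals, neither containing the other, and after exchanging names $q(A)=[a,b]$, $q(B)=[c,d]$ with $a<c\le b<d$.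

Let $3\delta<\min(c-a,d-b)$ and take $r,w$ from (ii). Choose $x_a\in A$ and $x_d\in B$ with $q(x_a)=a$, $q(x_d)=d$, and put $s=r(x_a)$, $t=r(x_d)$. Then $w\le b+\delta$ on the interval $r(A)$, $w\ge c-\delta$ on the interval $r(B)$, $w(s)\le a+\delta$ and $w(t)\ge d-\delta$; in particular $s\neq t$. Crookedness gives $x',y'$ with $s,x',y',t$ in monotone order,
\[
w(x')\ge d-2\delta>b+\delta,\qquad w(y')\le a+2\delta<c-\delta .
\]
Hence $x'\notin r(A)$ and $y'\notin r(B)$. The set $r(A\cup B)$ is an interval containing $s$ and $t$, so it contains $y'$, and therefore $y'\in r(A)$. But $x'$ lies between $s\in r(A)$ and $y'\in r(A)$, so $x'\in r(A)$, a contradiction.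
\end{proof}

\section{From maps of the line to a homeomorphism of the pseudo-arc}\label{sec:limit}

We replace the doubling map by a sequence of maps $\varphi_k$, where $\varphi_k$ acts on the arc $I_k$ and is crooked at precision $\delta_k=1/k$. Let $\varphi_k:\mathbb R\to\mathbb R$ $(k\ge1)$ be Lipschitz with constants $L_k\ge1$, let $N_k\ge k$ be integers, and consider the following conditions, each for all $k\ge1$.
\begin{itemize}
\item[(H1)] $\varphi_k$ is $D_k$-equivariant of degree $2$.
\item[(H2)] $|\varphi_k(A)|\ge\frac32|A|$ for every interval $A$.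
\item[(H3)] $|\varphi_k(y)-2y|\le\frac14$ for all $y$.
\item[(H4)] $R_k\varphi_k^{N_k}$ is $\delta_k$-crooked on $\mathbb R$.
\item[(H5)] $\eta_k:=\sum_{i>k}\|\varphi_i-\varphi_{i-1}\|\le \delta_k/(N_kL_k^{N_k})$.
\item[(H6)] $\varphi_k(y)\ge\frac32y$ for all $y\ge0$.
\end{itemize}
By (H5) the maps $\varphi_k$ converge uniformly to a map $\varphi$. Since $\varphi_k$ is only $D_k$-equivariant, $\varphi$ need not descend to any $I_j$. We therefore define the map on $K$ by a limit along the diagonal.

\begin{proposition}\label{prop:limit}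
Assume \textup{(H1)--(H5)}. Then $F(x)_j=\lim_{k\to\infty}R_j\varphi_k(x_k)$ defines a continuous surjection $F:K\to K$ with $F(o)=o$. Let $X=\varprojlim(K,F)$ and let $f$ be the natural extension of $F$.
\begin{itemize}
\item[(a)] $X$ is the pseudo-arc.
\item[(b)] $f$ is mixing.
\item[(c)] Every periodic point of $F$ is a constant sequence $(y,y,\dots)$ with $0\le y\le\frac14$.
\item[(d)] If \textup{(H6)} holds, then $(o,o,\dots)$ is the only periodic point of $f$.
\end{itemize}
\end{proposition}

\begin{proof}
\emph{The map $F$.} Let $x\in K$ and $k\ge j$. By (H1) and \eqref{eq:fold}, $R_j\varphi_k(x_k)=R_j\varphi_kR_k(x_{k+1})=R_j\varphi_k(x_{k+1})$. Hence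
\[
|R_j\varphi_{k+1}(x_{k+1})-R_j\varphi_k(x_k)|\le\|\varphi_{k+1}-\varphi_k\| ,
\]
and by (H5) the limit $F(x)_j$ exists uniformly in $x$. It is continuous in $x$, and $R_j(F(x)_{j+1})=F(x)_j$ because $R_jR_{j+1}=R_j$. Also $F(o)=o$, since $\varphi_k(0)=0$.

Let $G_k=R_k\varphi_k:I_k\to I_k$. Summing the last inequality gives $|p_kF-G_kp_k|\le\eta_k$ on $K$. Since $G_k$ is $L_k$-Lipschitz,
\[
|p_kF^{m+1}-G_k^{m+1}p_k|\le|p_kF F^m-G_kp_kF^m|+L_k|p_kF^m-G_k^mp_k|\le \eta_k+L_k|p_kF^m-G_k^mp_k| ,
\]
so $|p_kF^m-G_k^mp_k|\le\eta_k(1+L_k+\dots+L_k^{m-1})\le\delta_k$ for $m\le N_k$. By \eqref{eq:fold}, $G_k^m=R_k\varphi_k^m$ on $I_k$. Applying the $1$-Lipschitz map $R_j$ we obtain the estimate on which the rest of the proof depends: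
\begin{equation}\label{eq:approx}
|F^m(x)_j-R_j\varphi_k^m(x_k)|\le\delta_k\qquad(x\in K,\ j\le k,\ 0\le m\le N_k).
\end{equation}
As $N_k\ge k$, every fixed $m$ is allowed for large $k$.

\emph{$F$ is onto.} Since $\varphi_k(0)=0$ and $\varphi_k(D_k)=2D_k$, the map $R_j\varphi_k$ sends $I_k$ onto $I_j$ for $j\le k$. By \eqref{eq:approx} with $m=1$, the compact set $p_jF(K)$ is $\delta_k$-dense in $I_j$ for all $k\ge j$, so it equals $I_j$. Given $x\in K$, there is thus for each $j$ a point of $F(K)$ with $j$-th coordinate $x_j$, at distance at most $2^{-j}$ from $x$. As $F(K)$ is closed, $x\in F(K)$. So $X$ is a nondegenerate continuum, and its projections $\pi_i:X\to K$ are onto.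

(a) We verify Lemma~\ref{lem:recog} with $q=p_j\pi_i$, which maps $X$ onto $I_j$. Given $\eta$, choose $i$ with $2^{-i}<\eta/4$. By uniform continuity of $F^0,\dots,F^i$ there is $j$ such that $x_j=x'_j$ implies that $F^l(x)$ and $F^l(x')$ are within $\eta/4$ for $0\le l\le i$. If $q(z)=q(z')$, then $z_l=F^{i-l}(z_i)$ and $z_l'=F^{i-l}(z_i')$ are within $\eta/4$ for $l\le i$, so $z$ and $z'$ are within $2\cdot\eta/4+2^{-i}<3\eta/4$. This is (i). For (ii), given $\delta$ take $k\ge j$ with $\delta_k\le\delta$, and put $N=N_k$, $r=p_k\pi_{i+N}$, $w=R_j\varphi_k^N$. Then $w=R_j(R_k\varphi_k^N)$ is $\delta_k$-crooked by (H4). Since $\pi_i=F^N\pi_{i+N}$, the estimate \eqref{eq:approx} at $x=z_{i+N}$ says $|q(z)-w(r(z))|\le\delta_k$.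

(b) Let $U,V\subset X$ be nonempty and open. By the description of the base of an inverse limit, used first for $X$ and then for $K$, there are $i,j$ and nonempty open $J,J'\subset I_j$ with $\pi_i^{-1}p_j^{-1}(J)\subset U$ and $\pi_i^{-1}p_j^{-1}(J')\subset V$. Since $\pi_i$ is onto and $\pi_if^n=F^n\pi_i$, it suffices to find for all large $n$ a point $x\in K$ with $x_j\in J$ and $F^n(x)_j\in J'$. Fix a nondegenerate interval $J_0\subset J$ and a point $a\in J'$, and let $n$ satisfy $(3/2)^n|J_0|\ge2D_j$. Choose $k\ge\max(j,n)$ so large that all points of $I_j$ within $\delta_k$ of $a$ belong to $J'$. By (H2), $|\varphi_k^n(J_0)|\ge2D_j$, so there is $y\in J_0$ with $R_j\varphi_k^n(y)=a$. As $y\in I_j\subset I_k$, there is $x\in K$ with $x_k=y$. Then $x_j=R_j(y)=y\in J$, and $F^n(x)_j\in J'$ by \eqref{eq:approx}.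

(c) This is Example~\ref{ex:linear} with error terms. By (H3),
\[
|\varphi_k^{m+1}(y)-2^{m+1}y|\le\tfrac14+2|\varphi_k^m(y)-2^my| ,
\]
so $|\varphi_k^m(y)-2^my|\le\frac14(2^m-1)$. Let $F^m(x)=x$ with $m\ge1$, and fix $i$. Choose $j\ge i$ such that $D_i(4^m-1)$ divides $D_j$, and let $k\ge\max(j,m)$. By \eqref{eq:approx}, $|R_j\varphi_k^m(x_k)-R_j(x_k)|\le\delta_k$. By \eqref{eq:unfold} there are $\varsigma=\pm1$ and $l\in\mathbb Z$ with $|\varphi_k^m(x_k)-\varsigma x_k-2D_jl|\le\delta_k$. Therefore $|(2^m-\varsigma)x_k-2D_jl|\le\frac14(2^m-1)+\delta_k$. The error grows with $m$, but no faster than the factor $2^m-\varsigma\ge 2^m-1\ge1$, and division gives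
\[
\Big|x_k-\frac{2D_jl}{2^m-\varsigma}\Big|\le\frac14+\delta_k .
\]
By the choice of $j$ the fraction lies in $2D_i\mathbb Z$, so $x_i=R_i(x_k)\le\frac14+\delta_k$. Letting $k\to\infty$ gives $x_i\le\frac14$ for every $i$. Then $x_i=R_i(x_{i+1})=x_{i+1}$, so $x$ is constant.

(d) Let $x$ be a constant sequence with value $y\in[0,\frac14]$. By (H6) and (H3), $\frac32y\le\varphi(y)\le\frac34$, so $F(x)_j=R_j\varphi(y)=\varphi(y)$. If $F^m(x)=x$, then by (c) all $F^l(x)$ are constant sequences with values $y_l\in[0,\frac14]$, and $y_{l+1}\ge\frac32y_l$. So $y_0=y_m\ge(3/2)^my_0$, which forces $x=o$. If $f^m(z)=z$, then $F^m(z_i)=z_i$ for all $i$, so $z=(o,o,\dots)$; this point is fixed by $f$.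
\end{proof}

Condition (H2) enters only in (b), (H4) only in (a), and (H3) and the factorials only in (c) and (d).

\subsection*{The recursion}
We construct the $\varphi_k$ by composing the doubling map with smaller and smaller perturbations of the identity. Put $\varphi_0(y)=2y$, $L_0=2$, and $\varphi_k=\varphi_{k-1}\circ\lambda_k$. At stage $k\ge1$ the choices are made in this order.
\begin{itemize}
\item[(R1)] Choose $\varepsilon_k\le2^{-k-3}$ with $1/\varepsilon_k\in\mathbb N$ and $L_{k-1}\varepsilon_k\le2^{-k}\delta_i/(N_iL_i^{N_i})$ for $1\le i<k$.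
\item[(R2)] Choose $N_k\ge k$ and a Lipschitz map $\lambda_k$, $D_k$-equivariant of degree $1$, with $|\lambda_k(y)-y|\le\varepsilon_k$ for all $y$, such that (H4) holds.
\item[(R3)] Let $L_k\ge1$ be a Lipschitz constant of $\varphi_k$.
\end{itemize}
If (R2) can be carried out at each stage, then (H1), (H3) and (H5) follow. Indeed $\varphi_k=2\lambda_1\cdots\lambda_k$, and each $\lambda_i$ with $i\le k$ is $D_k$-equivariant of degree $1$. Next, $|\lambda_1\cdots\lambda_k(y)-y|\le\varepsilon_1+\dots+\varepsilon_k\le\frac18$. Finally $\|\varphi_i-\varphi_{i-1}\|\le L_{i-1}\varepsilon_i\le 2^{-i}\delta_k/(N_kL_k^{N_k})$ for $i>k$. What remains is to find maps $\lambda_k$ as in (R2) that also give (H2), and for Theorem~\ref{thm:B} also (H6).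

\section{Wiggles and the proof of Theorem~\ref{thm:A}}\label{sec:wiggle}

\subsection{Crooked walks}
The building block is a piecewise linear crooked surjection of constant absolute slope. Crookedness will serve (H4), and the constant slope will serve (H2).

\begin{lemma}\label{lem:walk}
For each $n\ge1$ there are an integer $\ell_n\ge n$ and a continuous function $c_n:[0,\ell_n]\to[0,n]$ with $c_n(0)=0$, $c_n(\ell_n)=n$, which has slope $\pm1$ between consecutive integers, satisfies $c_n(\ell_n-t)=n-c_n(t)$, and is $2$-crooked.
\end{lemma}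

\begin{proof}
We define $c_n$ at integer times as a walk with steps $\pm1$, and interpolate linearly. Let $c_1=(0,1)$ and $c_2=(0,1,2)$. For $n\ge3$ let $c_n$ be the concatenation of
\[
\text{(I) } c_{n-1} \text{ from } 0 \text{ to } n-1,\qquad \text{(II) } n-1-c_{n-2} \text{ from } n-1 \text{ to } 1,\qquad \text{(III) } 1+c_{n-1} \text{ from } 1 \text{ to } n .
\]
Thus $c_3=(0,1,2,1,2,3)$; Figure~\ref{fig:walk} shows $c_5$. The symmetry follows by induction: part III read backward is $1+(n-1-c_{n-1})=n-c_{n-1}$, and part II read backward is $n-1-(n-2-c_{n-2})=n-(n-1-c_{n-2})$.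

\emph{Claim: for integers $s\le t$ there are integers $s\le t'\le s'\le t$ with $|c_n(t')-c_n(t)|\le1$ and $|c_n(s')-c_n(s)|\le1$.} The property is unchanged when the walk is negated or shifted by a constant. For $n\le2$ take $t'=s$, $s'=t$, except for $n=2$, $s=0$, $t=2$, where $t'=s'=1$ works. Let $n\ge3$ and $c=c_n$. Let $p$ and $q$ be the times at which parts I and II end, so $c(p)=n-1$ and $c(q)=1$. If $s,t$ lie in the same part, use induction. Three cases remain.

\emph{$s$ in I, $t$ in II.} Here $c(s),c(t)\le n-1$. Suppose $c(t)\ge c(s)$. Induction in I for $(s,p)$ gives $s\le t_1\le s'\le p$ with $c(t_1)\ge n-2$ and $|c(s')-c(s)|\le1$. On $[s,t_1]$ the walk goes from $c(s)\le c(t)$ to a value at least $n-2\ge c(t)-1$, so at some time $t'$ it is within $1$ of $c(t)$. Suppose $c(t)<c(s)$. Induction in II for $(p,t)$ gives $p\le t'\le s_1\le t$ with $|c(t')-c(t)|\le1$ and $c(s_1)\ge n-2$. On $[s_1,t]$ the walk goes from a value at least $n-2\ge c(s)-1$ to $c(t)<c(s)$, so at some time $s'$ it is within $1$ of $c(s)$.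

\emph{$s$ in II, $t$ in III.} Apply the previous case to the pair $(\ell_n-t,\ell_n-s)$ and reflect the two times obtained; by the symmetry they exchange roles.

\emph{$s$ in I, $t$ in III.} Induction in II for $(p,q)$ gives $p\le t_1\le s_1\le q$ with $c(t_1)\le2$ and $c(s_1)\ge n-2$. On $[p,t_1]$ the walk takes all values $2,\dots,n-1$, one of which is within $1$ of $c(t)\in[1,n]$; this gives $t'$. On $[s_1,q]$ it takes all values $1,\dots,n-2$, one of which is within $1$ of $c(s)\in[0,n-1]$; this gives $s'$.

For real $s<t$ with $\lceil s\rceil\le\lfloor t\rfloor$, apply the claim to these integers; rounding costs at most $1$ more. Otherwise $|c(s)-c(t)|\le1$.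
\end{proof}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=0.36cm,y=0.55cm]
\foreach \y in {1,...,5} {\draw[gray!40] (0,\y)--(29,\y); \node[left] at (0,\y) {\small $\y$};}
\node[left] at (0,0) {\small $0$};
\draw (0,0)--(29,0);
\draw[dashed] (12,0)--(12,5.4) (17,0)--(17,5.4);
\draw[thick] plot coordinates {(0,0)(1,1)(2,2)(3,1)(4,2)(5,3)(6,2)(7,1)(8,2)(9,3)(10,2)(11,3)(12,4)(13,3)(14,2)(15,3)(16,2)(17,1)(18,2)(19,3)(20,2)(21,3)(22,4)(23,3)(24,2)(25,3)(26,4)(27,3)(28,4)(29,5)};
\node[below] at (6,0) {I}; \node[below] at (14.5,0) {II}; \node[below] at (23,0) {III};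
\end{tikzpicture}
\caption{The walk $c_5$, with $29$ steps. To climb from $0$ to $5$ it first climbs to $4$ (part I, a copy of $c_4$), then descends to $1$ (part II, an inverted copy of $c_3$), then climbs to $5$ (part III, a copy of $c_4$).}
\label{fig:walk}
\end{figure}

Rescale: $\sigma_n(x)=\frac2n\,c_n\big(\ell_n\frac{x+1}2\big)-1$ is an odd, continuous, $\frac4n$-crooked map of $[-1,1]$ onto itself with $\sigma_n(\pm1)=\pm1$.

\subsection{The wiggle}
Let $Z:\mathbb R\to[-1,1]$ be the zigzag of period $4$ with $Z(x)=x$ on $[-1,1]$ and $Z(x)=2-x$ on $[1,3]$; it is odd. From now on $\varepsilon\le\frac18$ has $1/\varepsilon\in\mathbb N$, and $n\ge4$. Put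
\[
h=\frac{\varepsilon}{8n},\qquad \mu(u)=\mu_{\varepsilon,n}(u)=u+\varepsilon\,\sigma_n\big(Z(u/h)\big).
\]
There are two scales: the amplitude $\varepsilon$ and the much shorter period $4h$. The choice of $h$ makes the crookedness error $4\varepsilon/n=32h$ comparable with the period.

\begin{lemma}\label{lem:wiggle}
Let $A$ be an interval.
\begin{itemize}
\item[(a)] $\mu$ is odd, piecewise linear and Lipschitz, $|\mu(u)-u|\le\varepsilon$, $\mu(u+4h)=\mu(u)+4h$ and $\mu(u+2)=\mu(u)+2$.
\item[(b)] If $|A|\ge4h$, then $|\mu(A)|\ge|A|+\varepsilon$.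
\item[(c)] In all cases $|\mu(A)|\ge|A|$.
\item[(d)] If $|A|\ge4h$, then $\operatorname{dist}(\mu(b),\mu(A))\le\operatorname{dist}(b,A)+4h$ for all $b$.
\item[(e)] If $0<|a-b|\le8h$, there are $x',y'$ with $a,x',y',b$ in monotone order, $|\mu(x')-\mu(b)|\le40h$ and $|\mu(y')-\mu(a)|\le40h$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) The last identity holds because $2/(4h)=4n/\varepsilon$ is an integer; the rest is read off from the formula.

(b) Let $A=[x,y]$, $x<y$. Some $z\in[y-4h,y]$ has $Z(z/h)=1$, so $\max\mu(A)\ge y-4h+\varepsilon$. Some $z\in[x,x+4h]$ has $Z(z/h)=-1$, so $\min\mu(A)\le x+4h-\varepsilon$. Hence $|\mu(A)|\ge|A|+2\varepsilon-8h\ge|A|+\varepsilon$.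

(c) By (b) we may assume $|A|<4h$. The turning points of $Z(\cdot/h)$ are $2h$ apart, so $A$ contains at most two of them, and some subinterval $A'$ with $|A'|\ge|A|/3$ has none in its interior. The map $Z(\cdot/h)$ sends $A'$ onto an interval $B$ of length $|A'|/h$, which corresponds to a time interval of length $\tau=\ell_n|A'|/(2h)$ for $c_n$. A time interval of length $\min(\tau,1)$ has at most one integer in its interior, so $c_n$ has constant slope $\pm1$ on at least half of it. Therefore $\varepsilon|\sigma_n(B)|\ge\frac\varepsilon n\min(\tau,1)=8h\min(\tau,1)$. If $\tau\le1$ this equals $4\ell_n|A'|\ge|A|+|A'|$, and if $\tau>1$ it equals $8h\ge|A|+|A'|$. So $|\mu(A)|\ge|\mu(A')|\ge\varepsilon|\sigma_n(B)|-|A'|\ge|A|$.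

(d) By oddness we may assume $b>y=\max A$. Let $k$ be the least integer with $b-4hk\le y$. Then $b-4hk\in[y-4h,y]\subset A$, $4hk\le b-y+4h$, and $\mu(b)=\mu(b-4hk)+4hk$.

(e) By Lemma~\ref{lem:comp}, $\varepsilon\sigma_n(Z(\cdot/h))$ is $32h$-crooked, and the summand $u$ varies by at most $8h$ on $[a,b]$.
\end{proof}

\subsection{Tracking and the first separation}
Let $\varphi$ be the map from the previous stage, with Lipschitz constant $L$, and let $g=\varphi\circ\mu$. We want $\rho_Dg^N$ to be crooked. Pairs $s<t$ that are several periods apart are easy, because an interval of length $4h$ has length $\varepsilon$ after one wiggle and covers $[0,D]$ after a number $N$ of steps that does not depend on $n$. Pairs closer than that are the difficulty. The wiggle is crooked on them by (e), but the error $40h$ must survive the remaining iterations, and the Lipschitz constant of $\mu$ tends to infinity with $n$. Property (d) is the substitute: a point near a long interval stays near the \emph{image of the interval}, with constants independent of $n$.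

The same argument will be needed in Section~\ref{sec:damped} with lengths measured differently, so we state it once for both uses. Let $\alpha:\mathbb R\to[0,1]$ be continuous, and put
\[
|A|_\alpha=\int_A\frac{dx}{\alpha(x)}\in[0,\infty],\qquad d(a,b)=\big|[a,b]\big|_\alpha .
\]
Then $d(a,b)\ge|a-b|$, the triangle inequality holds, and $|A|_\alpha\ge d(a,b)$ for $a,b\in A$. In this section $\alpha\equiv1$. Given $h>0$, call an interval $A$ \emph{long} if $|A|_\alpha\ge4h$. The symbol $\operatorname{dist}$ always means Euclidean distance. For continuous maps $\lambda,\varphi:\mathbb R\to\mathbb R$ consider the conditions: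
\begin{itemize}
\item[(W1)] if $d(a,b)\ge8h$, there is $m\in[a,b]$ such that $[a,m]$ and $[m,b]$ are long;
\item[(W2)] if $0<d(a,b)<8h$, there are $x',y'$ with $a,x',y',b$ in monotone order, $d(\lambda(x'),\lambda(b))\le40h$ and $d(\lambda(y'),\lambda(a))\le40h$;
\item[(W3)] if $A$ is long and $\operatorname{dist}(b,A)<1$, then $\operatorname{dist}(\lambda(b),\lambda(A))\le5\operatorname{dist}(b,A)+4h$;
\item[(W4)] if $A$ is long, then $|\lambda(A)|_\alpha\ge16h$;
\item[(W5)] if $|B|_\alpha\ge16h$, then $\varphi(B)$ is long.
\end{itemize}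

\begin{lemma}\label{lem:sep}
Assume \textup{(W1)--(W5)}. Let $\varphi$ be $L$-Lipschitz with $L\ge1$, let $g=\varphi\circ\lambda$, $N\ge1$ and $\Gamma=56L(9L)^N$, and assume $\Gamma h<1$.
\begin{itemize}
\item[(i)] \textup{(Tracking)} Let $A$ be an interval and $b$ a point such that either $A$ is long and $\operatorname{dist}(b,A)\le56Lh$, or $|\lambda(A)|_\alpha\ge16h$ and $\operatorname{dist}(\lambda(b),\lambda(A))\le40h$. Then $\operatorname{dist}(g^m(b),g^m(A))\le\Gamma h$ for $1\le m\le N$.
\item[(ii)] \textup{(Close pairs)} If $s<t$ and $d(s,t)<8h$, there are $s\le t'\le s'\le t$ with $|g^N(t')-g^N(t)|\le\Gamma h$ and $|g^N(s')-g^N(s)|\le\Gamma h$.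
\end{itemize}
\end{lemma}

\begin{proof}
(i) Let $K_m=56L(9L)^m$. If $A'$ is long and $\operatorname{dist}(b',A')\le K_mh$ with $m<N$, then $g(A')$ is long by (W4) and (W5), and $\operatorname{dist}(g(b'),g(A'))\le L(5K_m+4)h\le K_{m+1}h$ by (W3). Under the first hypothesis start this induction at $m=0$. Under the second, $g(A)$ is long by (W5) and $\operatorname{dist}(g(b),g(A))\le40Lh\le K_1h$, so start at $m=1$.

(ii) Let $a_i=g^i(s)$, $b_i=g^i(t)$. If $d(\lambda(a_i),\lambda(b_i))\le56h$ for all $i<N$, then $|a_N-b_N|\le56Lh$, and $t'=s$, $s'=t$ work. Otherwise let $i<N$ be the first index with $d(\lambda(a_i),\lambda(b_i))>56h$. Then $a_i\neq b_i$ and $|a_i-b_i|\le56Lh$; for $i=0$ this holds because $|s-t|<8h$, and for $i\ge1$ by minimality of $i$. Let $u=g^i|_{[s,t]}$, a path from $a_i$ to $b_i$. We find $s\le t_1\le s_1\le t$ such that, with $A=u([s,t_1])$ and $B=u([s_1,t])$, the pairs $(A,b_i)$ and $(B,a_i)$ satisfy the hypothesis of (i). Two cases are needed: (W2) applies only below the scale $8h$, while $\varphi$ may already have moved the two points farther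 apart, in which case no crookedness is required.

\emph{Case $d(a_i,b_i)\ge8h$.} Take $m$ from (W1) and let $t_1=s_1$ be a time with $u(t_1)=m$. Then $A\supset[a_i,m]$ and $B\supset[m,b_i]$ are long, and $\operatorname{dist}(b_i,A)$ and $\operatorname{dist}(a_i,B)$ are at most $|a_i-b_i|\le56Lh$.

\emph{Case $d(a_i,b_i)<8h$.} Take $x',y'$ from (W2). By Lemma~\ref{lem:comp} there are $t_1\le s_1$ with $u(t_1)=x'$, $u(s_1)=y'$. Since $a_i,x'\in A$, we have $|\lambda(A)|_\alpha\ge d(\lambda(a_i),\lambda(x'))\ge56h-40h$ and $\operatorname{dist}(\lambda(b_i),\lambda(A))\le40h$. Since $y',b_i\in B$, the same bounds hold for $\lambda(B)$ and $\lambda(a_i)$.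

Apply (i) with $m=N-i\ge1$. As $g^{N-i}(A)=g^N([s,t_1])$ and $g^{N-i}(B)=g^N([s_1,t])$, we obtain $t'\in[s,t_1]$ and $s'\in[s_1,t]$ as required.
\end{proof}

\begin{lemma}\label{lem:uniform}
Let $\varphi:\mathbb R\to\mathbb R$ be Lipschitz with $|\varphi(A)|\ge2|A|$ for all intervals $A$. Let $D\in\mathbb N$, $\delta>0$, and let $N\geq 1$ satisfy $2^N\varepsilon\ge2D$. Then for all large $n$, with $g=\varphi\circ\mu_{\varepsilon,n}$, the function $\rho_Dg^N$ is $\delta$-crooked on $\mathbb R$.
\end{lemma}

\begin{proof}
Take $\alpha\equiv1$ and $\lambda=\mu$. Condition (W1) holds with the midpoint, (W2) and (W3) are Lemma~\ref{lem:wiggle}(e) and (d), (W4) holds because $\varepsilon=8nh\ge16h$, and (W5) holds because $\varphi$ doubles lengths. The constant $\Gamma$ does not depend on $n$, so $\Gamma h<\min(1,\delta)$ for large $n$. Let $s<t$. If $t-s<8h$, apply Lemma~\ref{lem:sep}(ii) and the fact that $\rho_D$ is $1$-Lipschitz. Let $t-s\ge8h$. If $|A|\ge4h$, then $|\mu(A)|\ge\varepsilon$, so $|g^N(A)|\ge2^N\varepsilon\ge2D$ by Lemma~\ref{lem:wiggle}(c), and $\rho_Dg^N(A)=[0,D]$.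 Hence there are $t'\in[s,s+4h]$ and $s'\in[t-4h,t]$ at which $\rho_Dg^N$ takes exactly the values that it takes at $t$ and at $s$.
\end{proof}

The folding is what makes the last case work. The unbounded map $g^N$ itself stays at bounded distance from $2^Ny$ in our application and is not crooked.

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Run the recursion of Section~\ref{sec:limit} with $\lambda_k=\mu_{\varepsilon_k,n_k}$. These maps are $1$-equivariant of degree $1$ by Lemma~\ref{lem:wiggle}(a), and $|\varphi_k(A)|\ge2|A|$ by Lemma~\ref{lem:wiggle}(c), which gives (H2). In (R2) choose $N_k\ge k$ with $2^{N_k}\varepsilon_k\ge2D_k$, and then $n_k$ by Lemma~\ref{lem:uniform} applied to $\varphi_{k-1}$, $D_k$, $\delta_k$. By Proposition~\ref{prop:limit}, $f$ is a mixing homeomorphism of the pseudo-arc $X$. If $z$ is periodic for $f$, then $z_0$ is periodic for $F$, so $p_1(z_0)\le\frac14$. The open set $U=\{z\in X:p_1(z_0)>\frac14\}$ contains no periodic point, and it is nonempty because $p_1\pi_0$ maps $X$ onto $[0,2]$.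
\end{proof}

\section{Damped wiggles and the proof of Theorem~\ref{thm:B}}\label{sec:damped}

Wiggles of constant amplitude create new periodic points near $0$. With $\mu=\mu_{\varepsilon,n}$ as first perturbation, $\varphi_1(h)=2h+2\varepsilon$ and $\varphi_1(3h)=6h-2\varepsilon$. If the later perturbations add up to less than $\varepsilon$, the limit $\varphi$ still satisfies $\varphi(h)>h$ and $\varphi(3h)<3h$, so it fixes some $y\in(h,3h)$, and the constant sequence with value $y$ is a fixed point of $F$ other than $o$. To obtain (H6) we need $\lambda(y)/y$ close to $1$. So the amplitude must shrink in proportion to the distance from $0$, and by equivariance in proportion to the distance from $2D\mathbb Z$. Near $0$ this is achieved by conjugating $\mu$ with the logarithm.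

\subsection{The maps $\lambda_{D,\varepsilon,n}$}
Let $D\ge2$. A \emph{lattice point} is a point of $2D\mathbb Z$, and a \emph{cell} is a component of $\mathbb R\setminus2D\mathbb Z$. Let
\[
\alpha(y)=\min\big(1,\operatorname{dist}(y,2D\mathbb Z)\big),
\]
and let $v:(0,2D)\to\mathbb R$ be the increasing homeomorphism with $v'=1/\alpha$ and $v(1)=0$. Explicitly, $v(y)=\log y$ on $(0,1]$, $v(y)=y-1$ on $[1,2D-1]$, and $v(2D-y)=2D-2-v(y)$. Extend $v$ to all cells with period $2D$; by $v^{-1}$ we mean the inverse on the cell under consideration. Three functions are $1$-Lipschitz on $\mathbb R$: the map $v^{-1}$, whose derivative is $\alpha\le1$; the function $\log(\alpha\circ v^{-1})=-\operatorname{dist}(\cdot,[0,2D-2])$; and, for the cell $(0,2D)$, the function $\log v^{-1}$, whose derivative is $\alpha(y)/y\le1$. Define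
\[
\lambda=\lambda_{D,\varepsilon,n}=v^{-1}\circ\mu_{\varepsilon,n}\circ v \ \text{ on each cell},\qquad \lambda(p)=p \ \text{ for } p\in2D\mathbb Z .
\]
The quantities $|A|_\alpha$, $d$ and the word \emph{long} now refer to this $\alpha$ and to $h=\varepsilon/(8n)\le1/256$. If $A$ lies in a cell, then $|A|_\alpha=|v(A)|$. If $A$ is nondegenerate and contains a lattice point, then $|A|_\alpha=\infty$. Since $\alpha$ is even and $2D$-periodic, $|A|_\alpha$ is invariant under $y\mapsto-y$ and $y\mapsto y+2D$.

\begin{lemma}\label{lem:damped}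
Let $A$ be an interval.
\begin{itemize}
\item[(a)] $\lambda$ is Lipschitz, $D$-equivariant of degree $1$, and $|\lambda(y)-y|\le\varepsilon$.
\item[(b)] $e^{-\varepsilon}y\le\lambda(y)\le e^\varepsilon y$ for $y\ge0$, and $|\lambda(y)-p|\le e^\varepsilon|y-p|$ for $y\in\mathbb R$, $p\in2D\mathbb Z$.
\item[(c)] $|\lambda(A)|\ge e^{-\varepsilon}|A|$.
\item[(d)] If $A$ is long, then $|\lambda(A)|_\alpha\ge\varepsilon$.
\item[(e)] If $A\subset(0,e^{-\varepsilon}]$, then $|\log\lambda(A)|\ge|\log A|$, and $|\log\lambda(A)|\ge|\log A|+\varepsilon$ if $|\log A|\ge4h$.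
\item[(f)] Conditions \textup{(W1)--(W4)} hold.
\end{itemize}
\end{lemma}

\begin{proof}
(a), (b) By construction $\lambda(y+2D)=\lambda(y)+2D$. Since $\mu$ is odd and commutes with translation by $2$, we have $\mu(2D-2-u)=2D-2-\mu(u)$, that is, $\lambda(2D-y)=2D-\lambda(y)$ on $(0,2D)$. Together these identities give oddness. As $v^{-1}$ is $1$-Lipschitz and $|\mu(u)-u|\le\varepsilon$, we get $|\lambda(y)-y|\le\varepsilon$. As $\log v^{-1}$ is $1$-Lipschitz, $|\log\lambda(y)-\log y|\le\varepsilon$ on $(0,2D)$. For $y\ge2D$ we have $|\lambda(y)-y|\le\varepsilon y/2$, and $e^{-\varepsilon}\le1-\varepsilon+\varepsilon^2/2\le1-\varepsilon/2$, $1+\varepsilon/2\le e^\varepsilon$. This proves the first part of (b); oddness and translation give the second, which shows that $\lambda$ is continuous at lattice points. On a cell, $\lambda$ is piecewise $C^1$ with $|\lambda'(y)|=\frac{\alpha(\lambda(y))}{\alpha(y)}|\mu'(v(y))|\le e^\varepsilon\sup|\mu'|$, because $\log(\alpha\circ v^{-1})$ is $1$-Lipschitz. Hence $\lambda$ is Lipschitz on $\mathbb R$.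

(c) The map $\lambda$ preserves each cell, so the parts of $A$ in different cells have disjoint images. Exhausting each part by intervals, we may assume that $A$ lies in a cell. Let $v(A)=[u_1,u_2]$ and $\mu([u_1,u_2])=[w_1,w_2]$. By Lemma~\ref{lem:wiggle}(c), $w_1-u_1\le w_2-u_2$, and $w_1-u_1\le\varepsilon$, $w_2-u_2\ge-\varepsilon$. So there is $\tau\in[w_1-u_1,w_2-u_2]\cap[-\varepsilon,\varepsilon]$, and $[u_1+\tau,u_2+\tau]\subset[w_1,w_2]$. Therefore
\[
|\lambda(A)|=\int_{w_1}^{w_2}\alpha(v^{-1}(u))\,du\ge\int_{u_1}^{u_2}\alpha(v^{-1}(u+\tau))\,du\ge e^{-\varepsilon}\int_{u_1}^{u_2}\alpha(v^{-1}(u))\,du=e^{-\varepsilon}|A| .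
\]

(d) If $A$ lies in a cell, this is Lemma~\ref{lem:wiggle}(b). Otherwise $\lambda(A)$ contains a lattice point and is nondegenerate by (c), so $|\lambda(A)|_\alpha=\infty$.

(e) By (b), $A$ and $\lambda(A)$ lie in $(0,1]$, where $v=\log$. Use Lemma~\ref{lem:wiggle}(c) and (b).

(f) (W1): If $a,b$ lie in one cell, take $m$ with $v(m)=\frac12(v(a)+v(b))$. If a lattice point lies strictly between $a$ and $b$, take it as $m$. Otherwise one endpoint, say $a$, is a lattice point; then $d(a,m)=\infty$ for $m\neq a$, and $d(m,b)\ge4h$ for $m$ close to $a$.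

(W2): The points $a,b$ lie in one cell. Apply Lemma~\ref{lem:wiggle}(e) to $v(a),v(b)$ and pull back by the increasing map $v$.

(W4): This is (d), since $\varepsilon\ge16h$.

(W3): By oddness we may assume $b>y=\max A$. Put $r=b-y<1$. If $[y,b]$ contains a lattice point $p$, then $|\lambda(b)-\lambda(y)|\le e^\varepsilon(|b-p|+|y-p|)\le5r$ by (b). Otherwise $y$ and $b$ lie in one cell. Let $\Delta=v(b)-v(y)$ and $\beta=\min_{[y,b]}\alpha$, so $\Delta\le r/\beta$.

If $\Delta>1$, then $\beta<r<1$, so a point of $[y,b]$ is within $r$ of a lattice point $p$. Then $y$ and $b$ are within $2r$ of $p$, and $|\lambda(b)-\lambda(y)|\le4e^\varepsilon r\le5r$.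

Let $\Delta\le1$. On the part of $A$ in the cell of $y$, the function $v$ takes all values in $[v(y)-4h,v(y)]$: either $A$ lies in the cell and is long, or $A$ contains the left endpoint of the cell, where $v\to-\infty$. Let $k$ be the least integer with $v(b)-4hk\le v(y)$. Then $4hk\le\Delta+4h$, and there is $b_1\in A$ in this cell with $v(b_1)=v(b)-4hk$. We have $v(\lambda(b))=v(\lambda(b_1))+4hk$. All points between $\lambda(b_1)$ and $\lambda(b)$ have $v$-values in $[v(y)-4h-\varepsilon,v(b)+\varepsilon]$, hence within $\Delta+4h+\varepsilon<\frac54$ of the $v$-value of a point where $\alpha=\beta$. At these points $\alpha\le\min(1,e^{5/4}\beta)\le\min(1,4\beta)$. So $|\lambda(b)-\lambda(b_1)|\le(\Delta+4h)\min(1,4\beta)\le4r+4h$.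
\end{proof}

\subsection{Products of damped wiggles}
Put $\kappa=2e^{-1/8}>\frac32$ and $\kappa_+=2e^{1/8}$. Let $k\ge0$ and $\psi=2\lambda_1\cdots\lambda_k$ with $\lambda_i=\lambda_{D_i,\varepsilon_i,n_i}$ and $\varepsilon_1+\dots+\varepsilon_k\le\frac18$. Let $D$ be a common multiple of $D_1,\dots,D_k$. Applying Lemma~\ref{lem:damped}(c) and (b) to each factor gives:
\begin{itemize}
\item[(K1)] $|\psi(A)|\ge\kappa|A|$ for every interval $A$;
\item[(K2)] $\kappa y\le\psi(y)\le\kappa_+y$ for $y\ge0$;
\item[(K3)] $|\psi(y)-2p|\le\kappa_+|y-p|$ for $y\in\mathbb R$ and $p\in2D\mathbb Z$.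
\end{itemize}
Thus (H2) and (H6) come for free, and only (H4) remains.

For close pairs Lemma~\ref{lem:sep} applies again. For far pairs there is a new difficulty. A long interval very close to a lattice point is very short in Euclidean terms, so no fixed number $N$ of iterations makes all long intervals cover $[0,D]$. What remains true is one-sided: while an interval stays near $0$, its logarithmic length grows by $\varepsilon$ at each step, so after $N$ steps its image has either covered $[0,D]$ or still reaches down almost to $0$. This suffices, because the image then contains, up to $\delta$, every value \emph{below} any value that it takes, and the larger of the two values in the definition of crookedness can be produced by tracking.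

\begin{lemma}\label{lem:dampedcrooked}
Let $k\ge1$, $\varphi=2\lambda_1\cdots\lambda_{k-1}$ with $\lambda_i=\lambda_{D_i,\varepsilon_i,n_i}$, and $\varepsilon_1+\dots+\varepsilon_{k-1}+\varepsilon\le\frac18$. Let $D=D_k$ and $\delta>0$. For every sufficiently large $N$ the following holds: for all large $n$, with $\lambda=\lambda_{D,\varepsilon,n}$ and $g=\varphi\circ\lambda$, the function $w=\rho_Dg^N$ is $\delta$-crooked on $\mathbb R$.
\end{lemma}

\begin{proof}
Both $\varphi$ and $g$ satisfy (K1)--(K3) for this $D$, and $g$ is $D$-equivariant, so $w$ is even, $2D$-periodic, and zero at lattice points. Fix $M\ge1$ with $\kappa^M\varepsilon e^{-2}\ge2D$, and let $N>M$ be so large that $\kappa_+^{M+1}e^{-(N-M)\varepsilon}\le\delta$. Let $L\ge1$ be a Lipschitz constant of $\varphi$, and let $n$ be so large that $\Gamma h<\min(1,\delta)$ for $\Gamma=56L(9L)^N$.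

\emph{Step 1: \textup{(W5)} holds.} First, $\alpha(\varphi(y))\le\kappa_+\alpha(y)$. This is trivial if $\alpha(y)=1$; otherwise $\alpha(y)=|y-p|$ for a lattice point $p$, and we use (K3) and the fact that $2p$ is a lattice point. Let $|B|_\alpha\ge16h$, and take an interval $B'\subset B$ in a cell with $|v(B')|=16h\le1$. Then $\max_{B'}\alpha\le e\min_{B'}\alpha$ and $|B'|\ge16h\min_{B'}\alpha$. By (K1),
\[
|\varphi(B)|_\alpha\ge\frac{|\varphi(B')|}{\max_{\varphi(B')}\alpha}\ge\frac{\kappa\cdot16h\min_{B'}\alpha}{\kappa_+\max_{B'}\alpha}\ge16h\,e^{-5/4}\ge4h .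
\]
With Lemma~\ref{lem:damped}(f), Lemma~\ref{lem:sep} applies. Part (ii) settles all pairs $s<t$ with $d(s,t)<8h$.

\emph{Step 2: if $B$ is long, then $\min w(B)\le\delta$.} Take an interval $B'\subset B$ in a cell with $|v(B')|=4h$. After a translation and possibly the reflection $y\mapsto2D-y$, which do not change $w$ or $|\cdot|_\alpha$, we have $B'\subset(0,2D)$ and $B'$ contains a point of $(0,D]$. Let $A_i=g^i(B')$. By (K2), $A_i\subset(0,\infty)$ and there is a least $j\ge0$ with $A_j\not\subset(0,e^{-1}]$. We claim that
\begin{equation}\label{eq:log}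
|\log A_{i}|\ge 4h+i\varepsilon\qquad\text{for } 0\le i\le j, \text{ if } j\ge1 .
\end{equation}
For $i=0$ this holds because $v=\log$ on $A_0$. Let $i<j$, so $A_i\subset(0,e^{-1}]$. By Lemma~\ref{lem:damped}(b), the images of $A_i$ under $\lambda$, $\lambda_{k-1}\lambda$, \dots\ lie in $(0,e^{-7/8}]$, where Lemma~\ref{lem:damped}(e) applies to every factor. So $\lambda$ increases the logarithmic length by $\varepsilon$, the maps $\lambda_{k-1},\dots,\lambda_1$ do not decrease it, and doubling preserves it. This proves \eqref{eq:log}.

\emph{Immediate exit, $j=0$.} Then $B'$ contains a point larger than $e^{-1}$ and a point at most $D$. Since $\log v^{-1}$ and $v^{-1}$ are $1$-Lipschitz, $B'\subset[e^{-1-4h},D+4h]$. As $D\ge2$, we have $2D-(D+4h)\ge1$, so $\alpha\ge e^{-1-4h}$ on $B'$. Every point of $\lambda(B')$ has a $v$-value within $\varepsilon$ of $v(B')$, so $\alpha\ge e^{-2}$ on $\lambda(B')$. By Lemma~\ref{lem:damped}(d), $|\lambda(B')|\ge e^{-2}\varepsilon$, and by (K1) $|A_N|\ge\kappa^Ne^{-2}\varepsilon\ge2D$. Hence $0\in w(B')$.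

\emph{Early exit, $1\le j\le N-M$.} Let $q=\max A_j>e^{-1}$. By \eqref{eq:log}, $A_j\supset[qe^{-\varepsilon},q]$, so $|A_j|\ge e^{-1}(1-e^{-\varepsilon})\ge e^{-1}\varepsilon/2\ge e^{-2}\varepsilon$. By (K1), $|A_N|\ge\kappa^{N-j}e^{-2}\varepsilon\ge2D$, and again $0\in w(B')$.

\emph{Late exit, $j>N-M$.} Let $i=\min(j,N)$, so $i\ge N-M\ge1$ and $N-i\le M$. Since $A_{i-1}\subset(0,e^{-1}]$, (K2) gives $\max A_i\le\kappa_+$, and \eqref{eq:log} gives $\min A_i\le\kappa_+e^{-(N-M)\varepsilon}$. By (K2), $A_N$ contains a positive number at most $\kappa_+^{M+1}e^{-(N-M)\varepsilon}\le\delta$, and $\rho_D(y)\le|y|$.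

\emph{Step 3: pairs $s<t$ with $d(s,t)\ge8h$.} If $w(s)=w(t)$, take $t'=s$, $s'=t$. Since $w$ is even, replacing $(s,t)$ by $(-t,-s)$ exchanges the two values, and a solution $(t',s')$ for the new pair gives the solution $(-s',-t')$ for the old one. So we may assume $w(t)>w(s)\ge0$. Then $t$ is not a lattice point. There are points $s\le t_2<t_1<t$ in the cell of $t$ with $v(t)-v(t_1)=v(t_1)-v(t_2)=4h$: either $s$ lies in this cell and $v(t)-v(s)\ge8h$, or $[s,t]$ contains the left endpoint of the cell. The interval $A=[t_2,t_1]$ is long and $\operatorname{dist}(t,A)\le4h$, so Lemma~\ref{lem:sep}(i) gives $t'\in A$ with $|g^N(t')-g^N(t)|\le\delta$, hence $|w(t')-w(t)|\le\delta$. The interval $B=[t_1,t]$ is long, so by Step 2 the interval $w(B)$ contains $w(t)$ and has minimum at most $\delta$. If $w(s)\ge\min w(B)$, then $w(s)\in w(B)$; otherwise $0\le w(s)<\min w(B)\le\delta$. In both cases some $s'\in B$ has $|w(s')-w(s)|\le\delta$. Finally $s\le t'\le t_1\le s'\le t$.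
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Run the recursion of Section~\ref{sec:limit} with $\lambda_k=\lambda_{D_k,\varepsilon_k,n_k}$; note that $D_k\ge2$ and $\sum_k\varepsilon_k\le\frac18$. By Lemma~\ref{lem:damped}(a) these maps have the properties required in (R2). Lemma~\ref{lem:dampedcrooked} with $\varepsilon=\varepsilon_k$ and $\delta=\delta_k$ provides $N_k\ge k$ and then $n_k$ such that (H4) holds. Conditions (H2) and (H6) follow from (K1) and (K2). By Proposition~\ref{prop:limit}, $f$ is a mixing homeomorphism of the pseudo-arc whose only periodic point is the fixed point $(o,o,\dots)$. The last sentence of the theorem holds because $P$ is chainable and so has the fixed point property \cite{Hamilton}.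
\end{proof}

\begin{thebibliography}{9}
\bibitem{Bing} Bing (1951).
\bibitem{Hamilton} O.~H.~Hamilton, Proc.\ AMS \textbf{2} (1951).
\end{thebibliography}
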